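\title{Finite subgroups with trivial centralizer in non-linear simple locally finite groups}

\begin{abstract}
We construct a countable simple locally finite group that is not linear over any field and contains a finite soluble subgroup, of order $384$, with trivial centralizer. In a variant of the construction the trivial centralizer is that of two elements, of orders $7$ and $6$. The method gives a general criterion, which applies over the prime field of every characteristic. The groups are built from finite groups of block triangular matrices. The step from one finite group to the next uses representations of three parallel arrows, and it reproduces a set of conditions on three extensions of modules that force centralizers to be trivial.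
\end{abstract}

\section{The question and the results}

A group is \emph{linear} if it is isomorphic to a subgroup of $\mathrm{GL}_n(K)$ for some field $K$ and some $n\ge 1$. It is \emph{locally finite} if each of its finitely generated subgroups is finite. For a subgroup $F$ of a group $G$ we write $C_G(F)$ for the centralizer of $F$ in $G$.

It is known that \emph{every non-abelian simple linear locally finite group has a finite subgroup with trivial centralizer}. Indeed, let $G\le \mathrm{GL}_n(K)$ be such a group. Choose $g_1,\dots,g_r\in G$, $r\le n^2$, that form a basis of the $K$-span of $G$ in $\mathrm{Mat}_n(K)$. The group $F=\langle g_1,\dots,g_r\rangle$ is finite, and an element that commutes with $F$ commutes with the whole span, hence with $G$. So $C_G(F)=Z(G)=1$.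

The question treated here, taken from \cite{book}, where it is said to seem open, is whether this can also happen when $G$ is not linear. Two familiar examples of non-linear simple locally finite groups suggest the answer no. In the group of even finitary permutations of $\mathbb N$, a finite subgroup moves only finitely many points and is centralized by the alternating group on the other points. In the union of the chain $\mathrm{SL}_2(2)<\mathrm{SL}_4(2)<\mathrm{SL}_8(2)<\cdots$ with embeddings $g\mapsto\begin{pmatrix}g&0\\0&g\end{pmatrix}$, each term of the chain is centralized by a copy of $\mathrm{SL}_2(2)$ in the next term, so every finite subgroup has a non-trivial centralizer. Nevertheless the answer is yes.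

\begin{theorem}\label{thm:A}
There is a countable simple locally finite group $G$, not linear over any field, with a soluble subgroup $F$ of order $384$ such that $C_G(F)=1$.
\end{theorem}

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[\textup{(1)}] There is a countable non-linear simple locally finite group $G$ with elements $x,y$ of orders $7$ and $6$ such that $\langle x,y\rangle$ is finite and soluble and $C_G(x)\cap C_G(y)=1$. The number two is optimal, since in a non-trivial group no single element has trivial centralizer.
\item[\textup{(2)}] Let $k$ be a finite field, $F$ a finite group, and $U,U'$ non-zero finite-dimensional $kF$-modules with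
\[
\mathrm{End}_{kF}(U)=k=\mathrm{End}_{kF}(U'),\qquad \mathrm{Hom}_{kF}(U,U')=0=\mathrm{Hom}_{kF}(U',U),
\]
\[
\dim_k\mathrm{Ext}^1_{kF}(U',U)\ge 3 .
\]
Assume that $k=\mathbb F_2$ or that $F$ is perfect. Let $X_1,X_2,X_3$ be extensions $0\to U\to X_j\to U'\to 0$ with linearly independent classes, and let $K\trianglelefteq F$ be the set of elements that act as a scalar on $X_1\oplus X_2\oplus X_3$. Then $F/K$ is isomorphic to a subgroup $\bar F$ of a countable non-linear simple locally finite group $G$ with $C_G(\bar F)=1$.
\item[\textup{(3)}] For every prime $p$ the criterion \textup{(2)} applies with $k=\mathbb F_p$, $F=(\mathbb F_p^{\,3})^3\rtimes\mathrm{SL}_3(p)$ \textup{(}natural action on each of the three factors\textup{)} and $K=1$, for suitable $U,U',X_1,X_2,X_3$.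
\item[\textup{(4)}] In all groups $G$ constructed here for Theorem~\textup{\ref{thm:A}} and for \textup{(1)--(3)}, every finite group embeds, and every finite subgroup of $G$ lies in a finite subgroup with trivial centralizer.
\end{enumerate}
\end{theorem}

\subsection*{What has to be built}

A countable locally finite group is a union of finite groups $\Gamma_1\le\Gamma_2\le\cdots$, and for $F\le\Gamma_1$ we have $C_G(F)=\bigcup_i C_{\Gamma_i}(F)$. So we want a \emph{fixed} finite group $F$ whose centralizer stays trivial in finite groups of unbounded size. If $\Gamma_i=\mathrm{SL}(V_i)$ over a finite field $k$, the centralizer of $F$ consists of scalars as soon as $\mathrm{End}_{kF}(V_i)=k$. Here $\dim V_i$ must tend to infinity. This excludes the case $\mathrm{char}\,k\nmid|F|$: then $kF$ is semisimple, a module with endomorphism ring $k$ is simple, and its dimension is at most $|F|$. So the $V_i$ must be glued together by non-split extensions. Moreover, $V_{i+1}$ must be a module for the whole group $\Gamma_i$, not only for $F$.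

Our solution is to let each finite group carry the gluing data along. Instead of $\mathrm{SL}(V)$ we use a group $\Gamma(V,V')$ of block triangular matrices that acts on two spaces $V,V'$ and on three extensions of $V'$ by $V$. Every triple of linear maps $m_1,m_2,m_3:A\to B$ gives a way to glue copies of $V'$ to copies of $V$ along the three extensions. Two well-chosen triples give two modules $W,W'$ for $\Gamma(V,V')$, and three triples of larger matrices give three extensions of $W'$ by $W$. Together, these modules and extensions amount to a homomorphism $\Gamma(V,V')\to\Gamma(W,W')$ into a group of the same kind, so the step can be repeated. The condition on $F$ that survives the step (called rigidity below) has three parts: $V$ and $V'$ have only scalar $F$-endomorphisms, there are no non-zero $F$-maps from one to the other, and the three extensions have linearly independent classes over $kF$.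

The groups $\Gamma(V,V')$ are not simple, but this does not matter. The embedding carries every element outside a small central subgroup to an element whose normal closure is everything.

\section{The groups $\Gamma(V,V')$}\label{sec:gamma}

Throughout, $k$ is a finite field, vector spaces over $k$ are finite-dimensional, modules are left modules, $E_{rs}$ are the $2\times2$ matrix units, $I$ is the $2\times 2$ identity matrix, and $[x,y]=xyx^{-1}y^{-1}$.

For non-zero spaces $V,V'$ let $\Gamma(V,V')$ be the finite group of tuples $x=(g,g';d_1,d_2,d_3)$ with $g\in\mathrm{SL}(V)$, $g'\in\mathrm{SL}(V')$, $d_j\in\mathrm{Hom}_k(V',V)$, and product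
\begin{equation}\label{eq:product}
(g,g';d_j)\,(h,h';e_j)=(gh,\;g'h';\;ge_j+d_jh').
\end{equation}
Equivalently, $x$ is a triple of block matrices $\begin{pmatrix}g&d_j\\0&g'\end{pmatrix}$, $j=1,2,3$, with common diagonal blocks. We write $g(x),g'(x),d_j(x)$ for the components of $x$. The spaces $V$ and $V'$ are $\Gamma(V,V')$-modules via $g$ and $g'$. The elements $(1,1;d_j)$ form an abelian normal subgroup
\[
N(V,V')\cong\mathrm{Hom}_k(V',V)^3
\]
with complement $\mathrm{SL}(V)\times\mathrm{SL}(V')$. Finally put
\[
Z(V,V')=\{(\lambda,\lambda;0)\in\Gamma(V,V'):\lambda\in k^*\}.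
\]
By (\ref{eq:product}) this subgroup is central. It is trivial if $k=\mathbb F_2$, and a reader interested only in Theorem~\ref{thm:A} may take $k=\mathbb F_2$ and ignore it.

\section{One step by hand}\label{sec:hand}

We first carry out one step of the construction in the case that leads to Theorem~\ref{thm:A}. The matrix algebra needed is the following; it will be used again, over any $k$.

\begin{lemma}\label{lem:matrix}
Let $a\in\mathrm{Mat}_2(k)$.
\begin{enumerate}
\item[\textup{(i)}] If $a$ commutes with $E_{12}$ and $E_{21}$, then $a$ is a scalar.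
\item[\textup{(ii)}] If $aE_{21}=(I+E_{21})a$, then $a=0$.
\item[\textup{(iii)}] If $a(I+E_{21})=E_{21}a$, then $a=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The matrices $E_{12}$ and $E_{21}$ generate $\mathrm{Mat}_2(k)$ as an algebra, since $E_{12}E_{21}=E_{11}$ and $E_{21}E_{12}=E_{22}$; and the center of $\mathrm{Mat}_2(k)$ is $k$.

(ii), (iii) The point is that $E_{21}^2=0$ while $I+E_{21}$ is invertible. In (ii), multiplication by $E_{21}$ on the right gives $0=(I+E_{21})aE_{21}$, so $aE_{21}=0$, so $(I+E_{21})a=0$ and $a=0$. In (iii), multiplication by $E_{21}$ on the left gives $E_{21}a(I+E_{21})=0$, so $E_{21}a=0$, so $a(I+E_{21})=0$ and $a=0$.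
\end{proof}

Let $k=\mathbb F_2$, $V=k^2$, $V'=k$ and $F=\Gamma(k^2,k)$. Since $\mathrm{SL}(V')=1$ and $\mathrm{Hom}(k,V)=V$, the elements of $F$ are the tuples $x=(g;d_1,d_2,d_3)$ with $g\in\mathrm{SL}_2(2)$ and $d_j\in k^2$, and $|F|=6\cdot4^3=384$. Two facts about $V$ are used.
\begin{itemize}
\item An endomorphism of $V$ that commutes with $\mathrm{SL}_2(2)$ is a scalar, by Lemma~\ref{lem:matrix}(i), because $I+E_{12}$ and $I+E_{21}$ lie in $\mathrm{SL}_2(2)$.
\item $\mathrm{SL}_2(2)=\mathrm{GL}_2(2)$ permutes the three non-zero vectors of $V$ transitively. So it fixes no non-zero vector and no line, and there is no non-zero $\mathrm{SL}_2(2)$-map $k\to V$ or $V\to k$ (the kernel of the latter would be an invariant line).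
\end{itemize}

Consider the two $6$-dimensional $F$-modules $W$ and $W'$, both with underlying space $V^2\oplus k^2$, on which $x$ acts by
\[
x_W=\begin{pmatrix}g&0&d_1&d_2\\0&g&d_3&d_1\\0&0&1&0\\0&0&0&1\end{pmatrix},
\qquad
x_{W'}=\begin{pmatrix}g&0&d_1+d_3&d_2\\0&g&d_3&d_1+d_3\\0&0&1&0\\0&0&0&1\end{pmatrix}.
\]
The upper right block is $\sum_jd_j\otimes m_j$ with $(m_1,m_2,m_3)=(I,E_{12},E_{21})$ for $W$, and $\sum_jd_j\otimes m_j'$ with $(m_1',m_2',m_3')=(I,E_{12},I+E_{21})$ for $W'$.

\emph{Maps between these modules.} Let $f$ be an $F$-map between two of the modules $W,W'$ (possibly equal), with matrices $m_j$ for the source and $\tilde m_j$ for the target. Since $f$ commutes with the elements $(g;0,0,0)$, the two facts above show that $f$ is block diagonal, $f=(1_V\otimes b)\oplus a$ with $a,b\in\mathrm{Mat}_2(k)$. Since $f$ commutes with the elements $(1;d_1,d_2,d_3)$, we get $\sum_jd_j\otimes bm_j=\sum_jd_j\otimes\tilde m_ja$ for all $d_j\in V$. That is, $bm_j=\tilde m_ja$ for $j=1,2,3$. The case $j=1$ gives $a=b$. For $W\to W$ and $W'\to W'$ the cases $j=2,3$ say that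 $a$ commutes with $E_{12}$ and $E_{21}$. For $W\to W'$ and $W'\to W$ the case $j=3$ is the hypothesis of Lemma~\ref{lem:matrix}(ii) or (iii). Hence $W$ and $W'$ have only scalar endomorphisms, and there are no non-zero $F$-maps between them.

\emph{The next group.} Let $T_1=E_{11}$, $T_2=E_{12}$, $T_3=E_{21}$, and let $D_i(x):W'\to W$ be the linear map that is $d_2\otimes T_i$ from $k^2\subset W'$ to $V^2\subset W$ and zero on $V^2\subset W'$. For $x=(g;d_j)$ and $y=(h;e_j)$ in $F$ both $D_i(xy)$ and $x_WD_i(y)+D_i(x)y_{W'}$ equal $(ge_2+d_2)\otimes T_i$ on $k^2$ and vanish on $V^2$. So $x\mapsto(x_W,x_{W'};D_1(x),D_2(x),D_3(x))$ is a homomorphism $F\to\Gamma(W,W')$, and it is injective since $x_W$ determines $x$. An element $(h,h';e_1,e_2,e_3)$ of $\Gamma(W,W')$ that commutes with the image of $F$ has $h=1$ and $h'=1$, because $h,h'$ are invertible scalars over $\mathbb F_2$. Commutation then reads $D_i(x)+e_ix_{W'}=x_We_i+D_i(x)$, so each $e_i$ is an $F$-map $W'\to W$, and $e_i=0$. \emph{The centralizer of $F$ in the much larger group $\Gamma(W,W')$ is still trivial.}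

\emph{What is needed to go on.} The computation used that $F$ contains the elements with $d_j=0$ and those with $g=1$ and arbitrary $d_j$. The image of $F$ in $\Gamma(W,W')$ is not of this shape, so the argument cannot simply be repeated. What survives is that no non-trivial linear combination of $D_1,D_2,D_3$ defines a split extension of $W'$ by $W$ over $F$. This is proved, in general, in Lemma~\ref{lem:rigid}. The next section shows that this weaker information is enough to compute the maps between the new modules.

\section{Rigid subgroups and Kronecker representations}\label{sec:rigid}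

Recall the description of extensions by cocycles. Let $F$ be a group acting on $V,V'$ by $g,g'$. An extension of $V'$ by $V$, after a vector space splitting, has the form $\begin{pmatrix}g&d\\0&g'\end{pmatrix}$ where $d:F\to\mathrm{Hom}_k(V',V)$ satisfies $d(xy)=g(x)d(y)+d(x)g'(y)$. If $d(x)=g(x)\beta-\beta g'(x)$ for some $\beta\in\mathrm{Hom}_k(V',V)$ and all $x\in F$, then $w\mapsto(-\beta w,w)$ is an $F$-map that splits the extension, and every splitting arises in this way. The space $\mathrm{Ext}^1_{kF}(V',V)$ is the space of functions $d$ as above modulo those of the form $g\beta-\beta g'$.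

\begin{definition}\label{def:rigid}
A subgroup $F\le\Gamma(V,V')$ is \emph{rigid} if
\begin{enumerate}
\item[\textup{(R1)}] $\mathrm{End}_{kF}(V)=k=\mathrm{End}_{kF}(V')$;
\item[\textup{(R2)}] $\mathrm{Hom}_{kF}(V,V')=0=\mathrm{Hom}_{kF}(V',V)$;
\item[\textup{(R3)}] if $c\in k^3$ and $\beta\in\mathrm{Hom}_k(V',V)$ satisfy $\sum_jc_jd_j(x)=g(x)\beta-\beta g'(x)$ for all $x\in F$, then $c=0$.
\end{enumerate}
\end{definition}

Thus (R3) says that the three extensions of $V'$ by $V$ given by $d_1,d_2,d_3$ have linearly independent classes in $\mathrm{Ext}^1_{kF}(V',V)$. It holds automatically if $F$ contains $N(V,V')$: on the elements $(1,1;d_j)$ the equation reads $\sum_jc_jd_j=0$ for \emph{all} $d_j\in\mathrm{Hom}_k(V',V)$, so $c=0$. We refer to this as \emph{evaluation on} $N(V,V')$.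

To build new modules for $\Gamma(V,V')$, we glue copies of $V'$ to copies of $V$, using linear maps $m_j$ to prescribe how each $d_j$ enters. A \emph{Kronecker representation} $M=(A,B;m_1,m_2,m_3)$ consists of two spaces and three linear maps $m_j:A\to B$. A \emph{morphism} $M\to\tilde M=(\tilde A,\tilde B;\tilde m_j)$ is a pair $(a,b)$ of linear maps $a:A\to\tilde A$, $b:B\to\tilde B$ with $bm_j=\tilde m_ja$ for $j=1,2,3$. Put
\[
\Phi(M)=(V\otimes B)\oplus(V'\otimes A),\qquad
x\text{ acts as }\begin{pmatrix}g\otimes1&\sum_jd_j\otimes m_j\\0&g'\otimes1\end{pmatrix}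
\]
for $x=(g,g';d_j)\in\Gamma(V,V')$. The upper right block of the product of the matrices of $(g,g';d_j)$ and $(h,h';e_j)$ is $\sum_j(ge_j+d_jh')\otimes m_j$, so by (\ref{eq:product}) $\Phi(M)$ is a $\Gamma(V,V')$-module. Every $x$ acts on it with determinant $\det(g)^{\dim B}\det(g')^{\dim A}=1$.

A morphism $(a,b)$ induces the homomorphism $(1_V\otimes b)\oplus(1_{V'}\otimes a)$ of $\Gamma(V,V')$-modules. The key fact is that for a rigid subgroup, however small, there are no other homomorphisms.

\begin{lemma}\label{lem:full}
Let $F\le\Gamma(V,V')$ be rigid. Then every $kF$-homomorphism $f:\Phi(M)\to\Phi(\tilde M)$ has the form $(1_V\otimes b)\oplus(1_{V'}\otimes a)$ with $(a,b):M\to\tilde M$ a morphism.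
\end{lemma}

\begin{proof}
Write $f=\begin{pmatrix}\alpha&\beta\\\gamma&\delta\end{pmatrix}$. The map $\gamma$ is the composite of $V\otimes B\hookrightarrow\Phi(M)$, $f$, and $\Phi(\tilde M)\twoheadrightarrow V'\otimes\tilde A$, so it is an $F$-map. By (R2), $\mathrm{Hom}_{kF}(V\otimes B,V'\otimes\tilde A)=\mathrm{Hom}_{kF}(V,V')\otimes\mathrm{Hom}(B,\tilde A)=0$, hence $\gamma=0$. Comparing the diagonal blocks of $fx=xf$ we see that $\alpha$ and $\delta$ are $F$-maps. By (R1), $\alpha\in\mathrm{End}_{kF}(V)\otimes\mathrm{Hom}(B,\tilde B)$ has the form $1_V\otimes b$, and $\delta\in\mathrm{End}_{kF}(V')\otimes\mathrm{Hom}(A,\tilde A)$ has the form $1_{V'}\otimes a$.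

The upper right blocks of $fx=xf$ now give, for all $x\in F$,
\begin{equation}\label{eq:upper}
\sum_jd_j(x)\otimes(bm_j-\tilde m_ja)=(g(x)\otimes1)\beta-\beta(g'(x)\otimes1).
\end{equation}
Here $\beta$ is unknown and need not, a priori, be an $F$-map. This is what (R3) is made for. Let $(\varepsilon_r)$ be a basis of $\mathrm{Hom}(A,\tilde B)$ and write $bm_j-\tilde m_ja=\sum_rc_{jr}\varepsilon_r$ and $\beta=\sum_r\beta_r\otimes\varepsilon_r$ with $c_{jr}\in k$ and $\beta_r\in\mathrm{Hom}(V',V)$. The coefficient of $\varepsilon_r$ in (\ref{eq:upper}) is $\sum_jc_{jr}d_j(x)=g(x)\beta_r-\beta_rg'(x)$, so $c_{jr}=0$ for all $j$ and $r$ by (R3). Thus $bm_j=\tilde m_ja$ for all $j$. Moreover $g(x)\beta_r=\beta_rg'(x)$, so $\beta_r\in\mathrm{Hom}_{kF}(V',V)=0$ by (R2), and $\beta=0$.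
\end{proof}

Without (R3) the lemma fails. If, for instance, all $d_j$ vanish on $F$, then $\Phi(M)$ is a direct sum of copies of $V$ and $V'$, whatever $M$ is, and every pair of linear maps $(a,b)$ gives a $kF$-homomorphism.

\section{The step that reproduces rigidity}\label{sec:step}

By Lemma~\ref{lem:full}, questions about $kF$-modules of the form $\Phi(M)$ become questions about Kronecker representations, in which $F$ no longer appears. To get a new pair $(W,W')$ with (R1)--(R3) we need two Kronecker representations with the corresponding properties. The matrices of Section~\ref{sec:hand} will do. Let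
\[
M=(k^2,k^2;\,I,\,E_{12},\,E_{21}),\qquad M'=(k^2,k^2;\,I,\,E_{12},\,I+E_{21})
\]
with maps $m_j$, $m_j'$, and for $T\in\mathrm{Mat}_2(k)$ let
\[
M_T=\left(k^2\oplus k^2,\;k^2\oplus k^2;\;
\begin{pmatrix}I&0\\0&I\end{pmatrix},\;
\begin{pmatrix}E_{12}&T\\0&E_{12}\end{pmatrix},\;
\begin{pmatrix}E_{21}&0\\0&I+E_{21}\end{pmatrix}\right).
\]
So $M_T$ is an extension of $M'$ by $M$. Part (2) of the next lemma says that it splits only if $T=0$.

\begin{lemma}\label{lem:kronecker}
\begin{enumerate}
\item[\textup{(1)}] The endomorphisms of $M$ and of $M'$ are the pairs $(\lambda I,\lambda I)$ with $\lambda\in k$; and there is no non-zero morphism $M\to M'$ or $M'\to M$.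
\item[\textup{(2)}] If there is a morphism $M'\to M_T$ of the form $\left(\binom aI,\binom bI\right)$ with $a,b\in\mathrm{Mat}_2(k)$, then $T=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) The condition for $j=1$ gives $a=b$. For an endomorphism of $M$ or $M'$, the conditions for $j=2,3$ say that $a$ commutes with $E_{12}$ and $E_{21}$, and Lemma~\ref{lem:matrix}(i) applies. For a morphism $M\to M'$ or $M'\to M$, the condition for $j=3$ is $aE_{21}=(I+E_{21})a$ or $a(I+E_{21})=E_{21}a$, and $a=0$ by Lemma~\ref{lem:matrix}(ii) or (iii).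

(2) The first rows of the three conditions are
\[
b=a,\qquad bE_{12}=E_{12}a+T,\qquad b(I+E_{21})=E_{21}a .
\]
The first and third give $a=b=0$ by Lemma~\ref{lem:matrix}(iii), and then the second gives $T=0$.
\end{proof}

\begin{remark}
Why three arrows? Suppose that there are $r$ maps instead of three, and that $M,M'$ are representations on $(k^2,k^2)$, as here, with no non-zero morphism $M'\to M$. The classes of extensions of $M'$ by $M$ are given by $t\in\mathrm{Mat}_2(k)^r$, modulo the image of the map $(a,b)\mapsto(bm_j'-m_ja)_j$. The kernel of this map on the $8$-dimensional space of pairs $(a,b)$ is the space of morphisms $M'\to M$, so the map is injective. Hence there are $4r-8$ independent classes. The step must again produce $r$ of them, and $4r-8\ge r$ means $r\ge3$.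
\end{remark}

Fix the linearly independent matrices $T_1=E_{11}$, $T_2=E_{12}$, $T_3=E_{21}$. Given $V,V'$, put
\[
W=\Phi(M),\qquad W'=\Phi(M'),\qquad \dim W=\dim W'=2(\dim V+\dim V')\ge4,
\]
and write $x_W,x_{W'}$ for the actions of $x\in\Gamma(V,V')$. Only the second map of $M_T$ has a non-zero off-diagonal block. So regrouping the summands gives $\Phi(M_T)=W\oplus W'$, on which $x$ acts as
\[
\begin{pmatrix}x_W&D_T(x)\\0&x_{W'}\end{pmatrix},
\]
where $D_T(x):W'\to W$ is $d_2(x)\otimes T$ from $V'\otimes k^2\subset W'$ to $V\otimes k^2\subset W$ and zero on $V\otimes k^2\subset W'$. The determinants of $x_W$ and $x_{W'}$ are $1$ by Section~\ref{sec:rigid}, and $\Phi(M_T)$ is a module for each $T$. Hence the map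
\[
\Theta:\Gamma(V,V')\to\Gamma(W,W'),\qquad
x\mapsto\bigl(x_W,\,x_{W'};\,D_{T_1}(x),\,D_{T_2}(x),\,D_{T_3}(x)\bigr)
\]
is a well-defined homomorphism.

\begin{lemma}\label{lem:injective}
If $x_W$ or $x_{W'}$ is a scalar, then $x\in Z(V,V')$. The map $\Theta$ is injective, $\Theta(Z(V,V'))\subseteq Z(W,W')$, and $\Theta(x)\in Z(W,W')$ only if $x\in Z(V,V')$.
\end{lemma}

\begin{proof}
Let $x=(g,g';d_j)$ and $x_W=\lambda$. Then $g=\lambda$, $g'=\lambda$ and $\sum_jd_j\otimes m_j=0$. Since $I,E_{12},E_{21}$ are linearly independent, all $d_j$ are $0$, so $x=(\lambda,\lambda;0)\in Z(V,V')$, and $x=1$ if $\lambda=1$. The same argument works for $W'$, because $I,E_{12},I+E_{21}$ are linearly independent. In particular $x\mapsto x_W$ is injective, hence so is $\Theta$. By definition $\Theta$ maps $(\lambda,\lambda;0)$ to $(\lambda,\lambda;0)$, and the last statement follows from the first.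
\end{proof}

\begin{lemma}\label{lem:rigid}
If $F\le\Gamma(V,V')$ is rigid, then $\Theta(F)\le\Gamma(W,W')$ is rigid.
\end{lemma}

\begin{proof}
As $\Theta(x)$ acts on $W=\Phi(M)$ and $W'=\Phi(M')$ by $x_W$ and $x_{W'}$, (R1) and (R2) for $\Theta(F)$ follow from Lemma~\ref{lem:full} and Lemma~\ref{lem:kronecker}(1).

For (R3), suppose that $\sum_ic_iD_{T_i}(x)=x_W\beta-\beta x_{W'}$ for all $x\in F$. Put $T=\sum_ic_iT_i$. As $D_T$ is linear in $T$, we have $D_T(x)=x_W\beta-\beta x_{W'}$. So the map
\[
s:W'\to W\oplus W'=\Phi(M_T),\qquad s(w)=(-\beta w,w),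
\]
is an $F$-map, because $-x_W\beta w+D_T(x)w=-\beta x_{W'}w$. By Lemma~\ref{lem:full}, $s$ comes from a morphism $M'\to M_T$. Since the component of $s$ in $W'$ is the identity, this morphism has the form $\left(\binom aI,\binom bI\right)$. By Lemma~\ref{lem:kronecker}(2), $T=0$, and $c=0$ since the $T_i$ are linearly independent.
\end{proof}

\section{Centralizers and normal closures}\label{sec:centralizer}

Rigidity was designed to give the following.

\begin{lemma}\label{lem:centralizer}
If $F\le\Gamma(V,V')$ is rigid, then $C_{\Gamma(V,V')}(F)=Z(V,V')$. In particular this centralizer is trivial if $k=\mathbb F_2$.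
\end{lemma}

\begin{proof}
Let $y=(g,g';d_j)$ centralize $F$. By (R1), $g=\lambda$ and $g'=\mu$ are scalars. For $x=(h,h';e_j)\in F$ the equation $yx=xy$ reads $\lambda e_j+d_jh'=hd_j+\mu e_j$, that is,
\[
(\lambda-\mu)\,e_j=h\,d_j-d_jh'\qquad\text{for all }x=(h,h';e_j)\in F .
\]
For $j=1$, (R3) with $c=(\lambda-\mu,0,0)$ and $\beta=d_1$ gives $\lambda=\mu$. Then each $d_j$ lies in $\mathrm{Hom}_{kF}(V',V)=0$, so $y\in Z(V,V')$. The converse holds because $Z(V,V')$ is central.
\end{proof}

For simplicity of the limit we need normal closures. Recall that for $n\ge4$ the group $S=\mathrm{SL}_n(k)$ is quasisimple: it is perfect, and $S/Z(S)$ is simple, where $Z(S)$ consists of scalars. A normal subgroup $R$ of a quasisimple group $S$ that is not contained in $Z(S)$ equals $S$. Indeed $RZ(S)=S$, so $S/R$ is abelian, and $S$ is perfect. The spaces $V,V'$ may be too small for this, but $W,W'$ are not.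

\begin{lemma}\label{lem:normal}
If $y\in\Gamma(V,V')\setminus Z(V,V')$, then the normal closure of $\Theta(y)$ in $\Gamma(W,W')$ is $\Gamma(W,W')$.
\end{lemma}

\begin{proof}
Put $\Gamma=\Gamma(W,W')$ and $N=N(W,W')$. Since $\dim W=\dim W'\ge4$, both $\mathrm{SL}(W)$ and $\mathrm{SL}(W')$ are quasisimple.

\emph{$\Gamma$ is perfect.} The complement $\mathrm{SL}(W)\times\mathrm{SL}(W')$ of $N$ is perfect. The commutator of $(g,1;0)$ and $(1,1;d_j)$ is $(1,1;gd_j-d_j)$. The maps $(g-1)d$ with $g\in\mathrm{SL}(W)$ and $d\in\mathrm{Hom}(W',W)$ span $\mathrm{Hom}(W',W)$: in a basis of $W$, for $g-1$ a matrix unit in position $(r,s)$ with $r\ne s$, the map $(g-1)d$ has row $s$ of $d$, which is arbitrary, as row $r$, and all its other rows are zero. So $N\le[\Gamma,\Gamma]$.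

\emph{The normal closure.} Let $D$ be the normal closure of $\Theta(y)$ and $\bar D$ its image in $\mathrm{SL}(W)\times\mathrm{SL}(W')$. By Lemma~\ref{lem:injective}, neither $y_W$ nor $y_{W'}$ is a scalar. So $\bar D$ projects to a normal subgroup of $\mathrm{SL}(W)$ that is not central, hence onto $\mathrm{SL}(W)$. Since $\bar D$ is normal,
\[
\bar D\ge[\bar D,\mathrm{SL}(W)\times1]=[\mathrm{SL}(W),\mathrm{SL}(W)]\times1=\mathrm{SL}(W)\times1 ,
\]
and by the same argument with $y_{W'}$ we get $\bar D\ge1\times\mathrm{SL}(W')$. So $DN=\Gamma$, and $\Gamma/D\cong N/(N\cap D)$ is abelian. As $\Gamma$ is perfect, $D=\Gamma$.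
\end{proof}

\section{The limit group}\label{sec:limit}

Start with non-zero spaces $V_1,V_1'$ over $k$. Define recursively $V_{i+1}=\Phi(M)$ and $V_{i+1}'=\Phi(M')$, formed from $V_i,V_i'$, and put
\[
\Gamma_i=\Gamma(V_i,V_i'),\qquad Z_i=Z(V_i,V_i'),\qquad \Theta_i:\Gamma_i\to\Gamma_{i+1},
\]
where $\Theta_i$ is the homomorphism $\Theta$ of Section~\ref{sec:step} for $(V_i,V_i')$. By Lemma~\ref{lem:injective} the maps $\Theta_i$ are injective. We regard them as inclusions and put
\[
\tilde G=\bigcup_i\Gamma_i,\qquad Z=\bigcup_iZ_i,\qquad G=\tilde G/Z .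
\]
Lemma~\ref{lem:injective} also gives $Z_i\le Z_{i+1}$ and $\Gamma_i\cap Z_{i+1}=Z_i$. By induction $\Gamma_i\cap Z_j=Z_i$ for all $j\ge i$, so $Z\cap\Gamma_i=Z_i$. Since $Z_i\le Z_j$ is central in $\Gamma_j$ for all $j\ge i$, $Z$ is central in $\tilde G$.

\begin{proposition}\label{prop:limit}
\begin{enumerate}
\item[\textup{(a)}] $G$ is a countable simple locally finite group. It contains a copy of every finite group, and it is not linear over any field.
\item[\textup{(b)}] Let $F\le\Gamma_1$ be rigid, and assume that $k=\mathbb F_2$ or that $F$ is perfect. Then the image $\bar F\cong F/(F\cap Z_1)$ of $F$ in $G$ satisfies $C_G(\bar F)=1$.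
\end{enumerate}
\end{proposition}

\begin{proof}
(a) As a union of an ascending chain of finite groups, $\tilde G$ is countable and locally finite, and so is $G$.

\emph{Simple.} Let $y\in\Gamma_i\setminus Z$. For every $j\ge i$ we have $y\in\Gamma_j\setminus Z_j$. By Lemma~\ref{lem:normal} the normal closure of $y$ in $\Gamma_{j+1}$ is $\Gamma_{j+1}$. So the normal closure of $y$ in $\tilde G$ contains every $\Gamma_{j+1}$ and equals $\tilde G$. Thus every normal subgroup of $\tilde G$ that properly contains $Z$ is $\tilde G$. By the next paragraph $G\ne1$, so $G$ is simple.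

\emph{Every finite group embeds.} The subgroup $\mathrm{SL}(V_i)\times1$ of $\Gamma_i$ meets $Z\cap\Gamma_i=Z_i$ trivially, so $\mathrm{SL}(V_i)$ embeds in $G$. Here $\dim V_i\to\infty$, because $\dim V_{i+1}=2(\dim V_i+\dim V_i')$. The even permutation matrices lie in $\mathrm{SL}_n(k)$, so $G$ contains all finite alternating groups. Every finite group embeds in some $\mathrm{Sym}(m)$, and $\mathrm{Sym}(m)$ embeds in $\mathrm{Alt}(m+2)$ by multiplying odd permutations by the transposition $(m+1\;\,m+2)$.

\emph{Not linear.} Suppose that $G$ is isomorphic to a subgroup of $\mathrm{GL}_n(K)$ and choose $\ell\in\{2,3\}$ with $\ell\ne\mathrm{char}\,K$. An elementary abelian $\ell$-subgroup of $\mathrm{GL}_n(K)$ is diagonalizable over the algebraic closure of $K$, with $\ell$-th roots of unity on the diagonal, so its order is at most $\ell^n$. But $G$ contains an elementary abelian group of order $\ell^{n+1}$, a contradiction.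

(b) By Lemma~\ref{lem:rigid} and induction, $F$ is rigid as a subgroup of $\Gamma_i$ for every $i$. Lemma~\ref{lem:centralizer} gives $C_{\Gamma_i}(F)=Z_i$, so
\[
C_{\tilde G}(F)=\bigcup_iC_{\Gamma_i}(F)=\bigcup_iZ_i=Z .
\]
Now let $y\in\tilde G$ map into $C_G(\bar F)$, that is, $[y,f]\in Z$ for all $f\in F$. Since $Z$ is central, $[y,ff']=[y,f]\cdot f[y,f']f^{-1}=[y,f][y,f']$, so $f\mapsto[y,f]$ is a homomorphism $F\to Z$. It is trivial: if $k=\mathbb F_2$ then $Z=1$, and if $F$ is perfect then it has no non-trivial homomorphism to an abelian group. So $y\in C_{\tilde G}(F)=Z$, and $C_G(\bar F)=1$. Finally, $F\cap Z=F\cap Z_1$ because $F\le\Gamma_1$, so $\bar F\cong F/(F\cap Z_1)$.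
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:proofA}

Let $k=\mathbb F_2$, $V_1=k^2$, $V_1'=k$ and $F=\Gamma_1=\Gamma(k^2,k)$, the group of Section~\ref{sec:hand}, of order $384$. It is soluble, being an extension of an abelian group by $\mathrm{SL}_2(2)\cong\mathrm{Sym}(3)$. It is rigid: (R1) and (R2) follow from the two facts about $V=k^2$ in Section~\ref{sec:hand} and from $\dim V_1'=1$, and (R3) follows by evaluation on $N(V_1,V_1')\le F$. Since $Z=1$, Proposition~\ref{prop:limit} gives a countable non-linear simple locally finite group $G$ containing $F$ with $C_G(F)=1$. \qed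

\section{Proof of Theorem~\ref{thm:B}}\label{sec:proofB}

\subsection*{Part (2): the criterion}

Three extensions $X_j$ with independent classes exist because $\dim_k\mathrm{Ext}^1_{kF}(U',U)\ge3$. Choose vector space splittings $X_j=U\oplus U'$. Then $x\in F$ acts on $X_j$ as $\begin{pmatrix}g(x)&d_j(x)\\0&g'(x)\end{pmatrix}$. Here $\det g(x)=\det g'(x)=1$: the determinant is a homomorphism from $F$ to the abelian group $k^*$, and either $k^*=1$ or $F$ is perfect. So
\[
\theta:F\to\Gamma_1=\Gamma(U,U'),\qquad\theta(x)=(g(x),g'(x);d_1(x),d_2(x),d_3(x)),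
\]
is a homomorphism. The group $\theta(F)$ is rigid: (R1) and (R2) are hypotheses, and (R3) is the linear independence of the classes of the $X_j$, as explained at the beginning of Section~\ref{sec:rigid}. If $F$ is perfect, so is $\theta(F)$. Proposition~\ref{prop:limit} with $V_1=U$, $V_1'=U'$ and the rigid subgroup $\theta(F)$ gives a countable non-linear simple locally finite group $G$ in which the image $\bar F$ of $\theta(F)$ has trivial centralizer. The kernel of $F\to\bar F$ is $\{x:\theta(x)\in Z_1\}$. Since $\theta(x)=(\lambda,\lambda;0)$ means that $x$ acts as the scalar $\lambda$ on each $X_j$, this kernel is $K$. So $\bar F\cong F/K$. \qed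

\subsection*{Part (3): every prime}

Let $k=\mathbb F_p$, $U=k^3$, $U'=k$ and $F=\Gamma(U,U')=U^3\rtimes\mathrm{SL}_3(p)$. Let $e_{rs}$ be the $3\times3$ matrix units. The group $\mathrm{SL}_3(p)$ is generated by the matrices $1+ce_{rs}$ with $r\ne s$ and $c\in k$, and it is perfect, since $[1+ce_{rt},1+e_{ts}]=1+ce_{rs}$ for distinct $r,s,t$. The subspace of $U$ spanned by the vectors $(g-1)u$ with $g\in\mathrm{SL}_3(p)$, $u\in U$, is $U$, as one sees by taking $g=1+e_{rs}$, $r\ne s$. So $F$ is perfect.

A matrix that commutes with all $1+e_{rs}$ commutes with the algebra generated by the $e_{rs}$, $r\neq s$, which is $\mathrm{Mat}_3(k)$, so it is a scalar. Hence $\mathrm{End}_{kF}(U)=k$, and $\mathrm{End}_{kF}(U')=k$ since $\dim U'=1$. As $\mathrm{SL}_3(p)$ is transitive on the non-zero vectors of $U$, the module $U$ is irreducible, and its dimension is $3>1$. So there are no non-zero $F$-maps between $U$ and $U'$. For $j=1,2,3$ let $X_j$ be the module on which $x=(g,1;d_1,d_2,d_3)$ acts as $\begin{pmatrix}g&d_j\\0&1\end{pmatrix}$. The classes of $X_1,X_2,X_3$ are linearly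 independent, by evaluation on $N(U,U')=U^3$; in particular $\dim_k\mathrm{Ext}^1_{kF}(U',U)\ge3$. So all hypotheses of (2) hold.

If $x\in F$ acts as a scalar on $X_1\oplus X_2\oplus X_3$, then this scalar is $1$, because $x$ acts trivially on the quotient $U'$ of $X_1$. So $g(x)=1$, all $d_j(x)=0$ and $x=1$. Thus $K=1$. \qed

For odd $p$ the passage from $\tilde G$ to $G=\tilde G/Z$ is really needed here, although $Z_1=1$: we have $\dim V_2=\dim V_2'=8$, so $(-1,-1;0)$ is a non-trivial element of $Z_2$.

\subsection*{Part (1): two elements}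

The idea is to replace $\mathrm{SL}_2(2)$ in the proof of Theorem~\ref{thm:A} by a two-generator group of order $21$ acting on $\mathbb F_8$, for which the whole starting group turns out to be generated by two elements.

Let $k=\mathbb F_2$ and let $S=\mathbb F_8$, regarded as a $3$-dimensional $k$-space. Let $a\in\mathrm{GL}(S)=\mathrm{SL}(S)$ be multiplication by a generator $\omega$ of $\mathbb F_8^*$, and let $b$ be the Frobenius map $s\mapsto s^2$. Then $a$ has order $7$, $b$ has order $3$, and $bab^{-1}=a^2$, since $b(ab^{-1}(s))=(\omega\, b^{-1}(s))^2=\omega^2s$. So $Q=\langle a,b\rangle$ has order $21$. Put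
\[
F_0=S^3\rtimes Q\;\le\;\Gamma(S,k)=S^3\rtimes\mathrm{GL}(S),
\]
which is soluble. We write its elements as $(n,q)$ with $n\in S^3$, $q\in Q$, and $(n,q)(n',q')=(n+qn',qq')$.

\emph{$F_0$ is rigid.} A $k$-endomorphism of $S$ that commutes with $a$ is $\mathbb F_8$-linear, hence multiplication by some $c\in\mathbb F_8$. If it also commutes with $b$, then $c^2=c$ and $c\in\mathbb F_2$. So (R1) holds. As $\langle a\rangle$ is transitive on $S\setminus\{0\}$, $S$ is irreducible, and its dimension is $3$. So (R2) holds. (R3) follows by evaluation on $N(S,k)=S^3\le F_0$. By Proposition~\ref{prop:limit} with $V_1=S$, $V_1'=k$ (so $Z=1$) there is a countable non-linear simple locally finite group $G\ge F_0$ with $C_G(F_0)=1$.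

\emph{Two generators.} Let $v_1,v_2,v_3$ be a $k$-basis of $S$, $v=(v_1,v_2,v_3)\in S^3$, and
\[
x=(0,a),\qquad y=(v,b),\qquad L=\langle x,y\rangle .
\]
We show that $L=F_0$. The group $L$ maps onto $Q$, and $L\cap S^3$ is normalized by $L$ and by the abelian group $S^3$. Since $LS^3=F_0$, it is a $kQ$-submodule of $S^3$. It contains
\[
yxy^{-1}x^{-2}=(v,1)(0,bab^{-1})(-v,1)(0,a^{-2})=(v-a^2v,\,1).
\]
Suppose that $L\cap S^3\ne S^3$. Since $S$ is a simple $kQ$-module, $S^3$ is semisimple with all simple quotients isomorphic to $S$. So $L\cap S^3$ lies in the kernel of a non-zero $Q$-map $\varphi:S^3\to S$. Since $\mathrm{End}_{kQ}(S)=\mathbb F_2$ (the argument for (R1) used only $a$ and $b$), $\varphi(n)=\sum_jc_jn_j$ with $0\ne c\in\mathbb F_2^3$. Then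
\[
0=\varphi(v-a^2v)=(1-a^2)\sum_jc_jv_j .
\]
But $1-a^2$ is multiplication by $1-\omega^2\ne0$, so $\sum_jc_jv_j=0$, contradicting the independence of the $v_j$. Hence $S^3\le L$ and $L=F_0$. Consequently $C_G(x)\cap C_G(y)=C_G(F_0)=1$.

\emph{Orders.} The element $x$ has order $7$. Since $b^3=1$,
\[
y^3=(v+bv+b^2v,\,1)=\bigl((\mathrm{Tr}\,v_1,\mathrm{Tr}\,v_2,\mathrm{Tr}\,v_3),\,1\bigr),
\]
with $\mathrm{Tr}(s)=s+s^2+s^4$ the trace $\mathbb F_8\to\mathbb F_2$. The trace is not the zero map, because the polynomial $s+s^2+s^4$ has at most four roots. As it is linear, it is non-zero on some $v_j$. Thus $y^3\ne1$ and $y^6=1$. As $y$ maps to $b$, which has order $3$, the order of $y$ is $6$.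

\emph{Optimality.} If $x\ne1$ is an element of a group $G$, then $1\ne x\in C_G(x)$; and $C_G(1)=G$. \qed

\subsection*{Part (4)}

All the groups $G$ come from Proposition~\ref{prop:limit}, so every finite group embeds in $G$. In each case we have found a finite subgroup $F\le G$ with $C_G(F)=1$. Let $H\le G$ be finite. Then $\langle H,F\rangle$ is finitely generated, hence finite. It contains $H$, and its centralizer is contained in $C_G(F)=1$. \qed

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book.
\end{thebibliography}
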